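# Uniform harmonic approximation on compact subsets of $\mathbb R^3$ and a capacity condition

## 1. Compact sets in which the points not regular for the complement form an open set

Let $X\subset\mathbb R^3$ be compact and let $f$ be a bounded continuous real function on $\mathbb R^3$. When can $f$ be approximated, uniformly on $X$, by functions that are harmonic in a neighborhood of $X$, where the neighborhood may shrink as the approximation improves? We look for a test that can be read off from $f$ and from the size of the complement of $X$ in small balls.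

**Definition ($H(X)$).** $H(X)$ is the set of continuous functions on $X$ that are uniform limits on $X$ of continuous functions $f_n$, each harmonic on some neighborhood of $X$ (depending on $n$). We write $f\in H(X)$ when $f|_X\in H(X)$. It is a closed subspace of $C(X)$ and contains the constants.

"Measure" means finite positive Borel measure, unless it is called signed. Put $U\sigma(x)=\int\frac{d\sigma(y)}{|x-y|}$ and $A=\mathbb R^3\setminus X$. We assume $X\ne\emptyset$.

**Definition (capacity).** For compact $F$, $C(F)=\sup\{\sigma(F):\sigma\text{ a measure on }F,\ U\sigma\le1\}$. For Borel $E$, $C(E)=\sup\{C(F):F\subset E\text{ compact}\}$.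

So $C$ is monotone, and if $\sigma$ is a measure on the compact set $F$ with $U\sigma\le M$, then $C(F)\ge\sigma(F)/M$. As an example, let $F$ be the closed ball of radius $r$ about $q$. The uniform probability measure $m$ on its sphere has potential $1/r$ on $F$ and $1/|x-q|$ outside. The measure $rm$ shows $C(F)\ge r$. If $\sigma$ on $F$ has $U\sigma\le1$, then $\sigma(F)/r=\int Um\,d\sigma=\int U\sigma\,dm\le1$. Hence $C(F)=r$. Another normalization of $C$ would only change the constants below.

A disk $D$ is a ball in $\mathbb R^3$, and $d=\operatorname{diam}D$. It will not matter whether disks are open or closed. We use the operator norm for matrices of second derivatives; another norm only changes constants. The condition to be studied is: there is $\kappa>0$ such that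
$$\Big|\int f\,\Delta\varphi\,dx\Big|\le\kappa\big(d\,\|\nabla\varphi\|_\infty+d^2\|\nabla^2\varphi\|_\infty\big)\,C(D\setminus X)\tag{1}$$
for all disks $D$ and all test functions $\varphi$ supported in $D$. Is (1) equivalent to $f\in H(X)$? Necessity of (1) is known (Garnett and O'Farrell, unpublished), and we shall prove it as well. The main issue is sufficiency.

Two cases by hand. We use, for a ball $D$ of diameter $d$ and any $y$,
$$\int_D\frac{dx}{|x-y|}\le\frac{\pi d^2}2,\qquad\int_D\frac{dx}{|x-y|^2}\le2\pi d,\tag{2}$$
which hold because, among sets of given volume, the integral of a decreasing function of $|x-y|$ is largest over the ball centered at $y$.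

*Case $|X|=0$ (Lebesgue measure).* For compact $F\subset D\setminus X$, Lebesgue measure on $F$ has potential at most $\pi d^2/2$, so $C(F)\ge|F|/(\pi d^2/2)$. Taking the supremum over $F$ gives $C(D\setminus X)\ge\frac{\pi d^3/6}{\pi d^2/2}=\frac d3$. Since $|\Delta\varphi|\le3\|\nabla^2\varphi\|_\infty$, we get $|\int f\Delta\varphi|\le\|f\|_\infty\cdot3\|\nabla^2\varphi\|_\infty\cdot\frac{\pi d^3}6\le\frac{3\pi}2\|f\|_\infty\,d^2\|\nabla^2\varphi\|_\infty\,C(D\setminus X)$. So (1) holds for every $f$, and sufficiency would say $H(X)=C(X)$.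

*Case $X$ a closed ball.* If $D\subset\operatorname{int}X$, then $C(D\setminus X)=0$, and (1) says $\int f\Delta\varphi=0$. By Weyl's lemma $f$ is harmonic in $\operatorname{int}X$. Sufficiency would follow if this alone gave $f\in H(X)$.

We now prove a statement that covers both cases. It uses Brownian motion $(B_t)$ in $\mathbb R^3$ with generator $\frac12\Delta$. Let $P^x,E^x$ be its law and expectation from $x$, and $T_E=\inf\{t>0:B_t\in E\}$. For open $E$ we have $\{T_E<t\}=\bigcup_{s\in\mathbb Q\cap(0,t)}\{B_s\in E\}$, so $T_E$ is a Borel function on path space. The following facts are standard (see, e.g., Port–Stone, *Brownian Motion and Classical Potential Theory*, 1978).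

* (F1) A compact $F$ has an equilibrium measure $e_F$ on $F$ with $e_F(F)=C(F)$ and $Ue_F(z)=P^z(T_F<\infty)\le1$ for all $z$. For a closed ball it is the measure $rm$ above, so a ball of radius $r$ at distance $R\ge r$ between its center and the starting point is hit with probability $r/R$. If compacts $F_k$ decrease to $F$, then $C(F_k)\downarrow C(F)$.
* (F2) (Hunt) For compact $F$ and $x,z\notin F$,
$$E^x\big[|B_{T_F}-z|^{-1};T_F<\infty\big]=E^z\big[|B_{T_F}-x|^{-1};T_F<\infty\big]\le|x-z|^{-1}.$$
For $x=z$ this is trivial. For $x\ne z$, let $p_t$ be the Brownian density. Hunt's killed density $p_t(x-z)-E^x[p_{t-T_F}(B_{T_F}-z);T_F<t]$ is nonnegative and symmetric in $x,z$. Integrate over $t$ and use $\int_0^\infty p_t(w)\,dt=\frac1{2\pi|w|}$.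
* (F3) Points are polar (never hit at positive times), and $|B_t|\to\infty$ almost surely.
* (F4) If $O$ is open and $F_n\subset\operatorname{int}F_{n+1}$ are compacts with union $O$, then $T_{F_n}\downarrow T_O$. Indeed $T_{F_n}\ge T_O$, and if $B_t\in O$ with $t>0$, then $B_t\in F_n$ for large $n$, so $T_{F_n}\le t$.
* (F5) The strong Markov property; Blumenthal's 0–1 law, by which $P^x(T_E=0)\in\{0,1\}$; and Dynkin's formula $E^y\psi(B_\tau)=\psi(y)+\frac12E^y\int_0^\tau\Delta\psi(B_s)\,ds$ for $\psi\in C_c^\infty$ and stopping times with $E^y\tau<\infty$, in particular for $\tau$ bounded by the exit time from a ball.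
* (F6) $U\sigma$ is superharmonic and lower semicontinuous, with $\Delta U\sigma=-4\pi\sigma$ in the sense of distributions. A bounded increasing limit of superharmonic functions is superharmonic. Two superharmonic functions that agree almost everywhere agree everywhere.

**Definition (the set $b$).** $b=\{x\in X:P^x(T_A=0)=1\}$, the set of points of $X$ from which Brownian motion enters the complement at once. ($X\setminus b$ is the fine interior of $X$.)

Examples. An interior point of $X$ is not in $b$. If $x\in X$ lies on the boundary of an open ball $U\subset A$, then $x\in b$: by scaling, $P^x(B_t\in U)\to\frac12$ as $t\to0$, since $(U-x)/\sqrt t$ increases to a half-space; so $P^x(T_A\le t)\ge P^x(B_t\in U)$ gives $P^x(T_A=0)\ge\frac12$, and the 0–1 law gives $1$. So for a closed ball, $b$ is the sphere. If $|X|=0$, then $b=X$: for $0<s<T_A$ we have $B_s\in X$, while $E^x\int_0^\infty1_X(B_s)\,ds=0$ because $B_s$ has a density, so $T_A=0$ almost surely.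

The first lemma says that a measure carried by $b$ is determined by its integrals against $H(X)$. It will serve in the general case too.

**Lemma 1.** Suppose $b$ is Borel. Let $\mu^+,\mu^-$ be measures on $X$ with $\mu^\pm(X\setminus b)=0$ and $\mu^+(h)=\mu^-(h)$ for all $h\in H(X)$. Then $\mu^+=\mu^-$.

**Step 1: the potentials agree on $A$.** For $y\in A$ the function $|y-\cdot|^{-1}$ is harmonic near $X$, hence in $H(X)$. So $U\mu^+(y)=U\mu^-(y)$.

**Step 2: carry this equality to a point $x\in X$.** Take compacts $F_n\subset\operatorname{int}F_{n+1}$ with union $A$, so that $T_{F_n}\downarrow T_A$ by (F4). Let $\sigma_n$ be the law under $P^x$ of $B_{T_{F_n}}$ on $\{T_{F_n}<\infty\}$; it is carried by $F_n\subset A$. For $z\in X$ neither $x$ nor $z$ lies in $F_n$, so (F2) gives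
$$U\sigma_n(z)=w_n(z):=E^z\big[|B_{T_{F_n}}-x|^{-1};T_{F_n}<\infty\big]\le|z-x|^{-1}.$$
If $z\in b$, then $T_{F_n}\downarrow0$ $P^z$-almost surely, so $B_{T_{F_n}}\to z$. Fatou's lemma gives $\liminf w_n(z)\ge|z-x|^{-1}$, and with the upper bound $w_n(z)\to|z-x|^{-1}\in(0,\infty]$. By Fubini, then Fatou again for the lower bound and $w_n\le|\cdot-x|^{-1}$ for the upper bound,
$$\int U\mu^\pm\,d\sigma_n=\int U\sigma_n\,d\mu^\pm=\int_bw_n\,d\mu^\pm\longrightarrow\int_b\frac{d\mu^\pm(z)}{|z-x|}=U\mu^\pm(x)\in[0,\infty].\tag{3}$$
The left sides for $+$ and $-$ are equal, because $\sigma_n$ is carried by $A$ and Step 1 applies there. So $U\mu^+(x)=U\mu^-(x)$.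

**Step 3: recover the measures.** Now $U\mu^+=U\mu^-$ on all of $\mathbb R^3$. Applying $-\Delta/4\pi$ gives $\mu^+=\mu^-$. ∎

**Proposition 2.** Suppose $\Omega:=X\setminus b$ is open in $\mathbb R^3$, and $f$ satisfies (1). Then $f\in H(X)$.

**Step 1: read the condition.** For a ball $D\subset\Omega\subset X$ the right side of (1) is $0$. So $\int f\Delta\varphi=0$ for test functions supported in $D$, and by Weyl's lemma $f$ is harmonic in $\Omega$.

**Step 2: represent $f(y)$ by an average over $b$.** Put $G_n=\{x:\operatorname{dist}(x,\Omega^c)<1/n\}$, an open set, and $\tau_n=T_{G_n}$. These times increase, and they are at most the exit time from a large ball, since points outside a large ball lie in every $G_n$. Let $\tau=\lim\tau_n<\infty$. Let $y\in\Omega$, and let $\rho_y$ be the law of $B_\tau=\lim B_{\tau_n}$ under $P^y$. Since $\tau$ and $B_\tau$ are limits of Borel functions of the path, $y\mapsto\rho_y(g)$ is Borel for bounded Borel $g$. Consider $n$ so large that $\operatorname{dist}(y,\Omega^c)>1/n$. Up to time $\tau_n$ the path stays in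 the compact set $\{\operatorname{dist}(\cdot,\Omega^c)\ge1/n\}\subset\Omega$, and $\operatorname{dist}(B_{\tau_n},\Omega^c)=1/n$. So $B_\tau\notin\Omega$, while $B_\tau\in\overline\Omega\subset X$: the law $\rho_y$ is carried by $X\setminus\Omega=b$. Dynkin's formula, applied to a function in $C_c^\infty$ that equals $f$ near that compact set, gives $f(y)=E^yf(B_{\tau_n})$. Let $n\to\infty$: $f(y)=\rho_y(f)$. In the same way $h(y)=\rho_y(h)$ for $h$ harmonic near $X$, hence for $h\in H(X)$.

**Step 3: sweep and use uniqueness.** By Hahn–Banach it suffices to show $\nu(f)=0$ for every signed measure $\nu=\nu^+-\nu^-$ on $X$ that annihilates $H(X)$. Put $\mu^\pm=\nu^\pm|_b+\int_\Omega\rho_y\,d\nu^\pm(y)$. These measures are carried by $b$, and by Step 2 they have the same integrals as $\nu^\pm$ against $f$ and against every $h\in H(X)$. So $\mu^+=\mu^-$ on $H(X)$. The set $b=X\setminus\Omega$ is closed, and Lemma 1 gives $\mu^+=\mu^-$. Hence $\nu(f)=\mu^+(f)-\mu^-(f)=0$. ∎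

So sufficiency holds for null sets ($\Omega=\emptyset$) and for closed balls. What changes when $X\setminus b$ is not open?

## 2. A point of $X\setminus b$ that is not interior, and the two theorems

Let $X$ be the closed unit ball with the open balls $B(a_i,r_i)$, $a_i=(2^{-i},0,0)$, $r_i=8^{-i}$, $i\ge1$, removed. As $r_i<|a_i|$, the origin belongs to $X$; it is not an interior point. From $0$ the union of the holes is hit with probability at most $\sum_ir_i/|a_i|=\sum_i4^{-i}=\frac13$. Near $0$ the complement of $X$ consists of holes only, so $T_A=0$ forces a hole to be hit. Hence $P^0(T_A=0)\le\frac13<1$, so it is $0$, and $0\in X\setminus b$.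

Every ball $D$ about $0$ now meets $A$ in positive capacity, and Step 1 of Proposition 2 says nothing in $D$. It can be worse: in Section 8 there is an $X$ with empty interior and $X\setminus b\ne\emptyset$, so that no open set is left on which (1) makes $f$ harmonic. Lemma 1 does not need openness (only that $b$ be Borel), and neither does Hahn–Banach. What must be replaced is the identity $f(y)=\rho_y(f)$. It has to come from the size of the right side of (1), and not from its vanishing.

Write $\operatorname{osc}(f,D)=\sup_Df-\inf_Df$ and $\|\varphi\|_{m,d}=\sum_{k=0}^md^k\|\nabla^k\varphi\|_\infty$. For a ball $D$ let $\lambda D$ be the concentric ball with radius multiplied by $\lambda$.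

**Theorem 3.** Let $X\subset\mathbb R^3$ be compact and $f$ bounded and continuous on $\mathbb R^3$. The following are equivalent.

* (a) $f\in H(X)$.
* (b) There is $\kappa>0$ such that (1) holds for all disks $D$ and all test functions $\varphi$ supported in $D$, $d=\operatorname{diam}D$.
* (c) There are $m\ge2$, $\lambda\ge1$ such that every $x\in X\setminus b$ has a ball $B(x,r)$ and a $\kappa<\infty$ with
$$\Big|\int f\Delta\varphi\Big|\le\kappa\,\|\varphi\|_{m,d}\,C(\lambda D\setminus X)\tag{4}$$
for all open balls $D\subset B(x,r)$, $d=\operatorname{diam}D$, $\varphi\in C_c^\infty(D)$.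
* (d) For all disks $D$ and all test functions $\varphi$ supported in $D$, $d=\operatorname{diam}D$,
$$\Big|\int f\Delta\varphi\Big|\le12\pi\,\operatorname{osc}(f,D)\,d^2\|\nabla^2\varphi\|_\infty\,C(D\setminus X),\tag{5}$$
where $\|\nabla^2\varphi\|_\infty$ uses the operator norm.

In particular (1) is necessary and sufficient for $f\in H(X)$, for every compact $X$ and every bounded continuous $f$.

**Theorem 4.** Let $k:(0,\infty)\to[1,\infty)$ satisfy $k(d)\to\infty$ as $d\to0$, however slowly. There are a compact $X$, an $f\in C_c^\infty(\mathbb R^3)$ with $f\notin H(X)$, and $\kappa<\infty$ such that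
$$\Big|\int f\Delta\varphi\Big|\le\kappa\,k(d)\,d\,\|\nabla\varphi\|_\infty\,C(D\setminus X)$$
for all disks $D$ and test functions $\varphi$ supported in $D$, $d=\operatorname{diam}D$.

So the constant $\kappa$ in (1) cannot be replaced by a function of $d$ that tends to $\infty$ as $d\to0$.

Two implications in Theorem 3 are immediate. (d)⇒(b), since $\operatorname{osc}(f,D)\le2\|f\|_\infty$. (b)⇒(c) with $m=\lambda=2$, since for an open ball $D$ both $D$ and $\overline D$ lie in $2D$, and $d\|\nabla\varphi\|_\infty+d^2\|\nabla^2\varphi\|_\infty\le\|\varphi\|_{2,d}$. It remains to prove (a)⇒(d), in Section 3, and (c)⇒(a), in Sections 4 to 7.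

## 3. Cutting the distribution $\Delta g$ into pieces, and necessity

Let $N(x)=-\frac1{4\pi|x|}$, so $\Delta N=\delta_0$. For $g$ continuous and $\varphi\in C_c^\infty$ the compactly supported distribution $\varphi\Delta g$ has potential $g_\varphi:=N*(\varphi\Delta g)$, which satisfies $\Delta g_\varphi=\varphi\Delta g$. We need three facts about it.

**Lemma 5.** $g_\varphi$ is the continuous function
$$g_\varphi(y)=\varphi(y)g(y)-2\int\nabla N(y-x)\cdot\nabla\varphi(x)\,g(x)\,dx+\int N(y-x)\,g(x)\,\Delta\varphi(x)\,dx.\tag{6}$$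
For $y\notin\operatorname{supp}\varphi$,
$$g_\varphi(y)=\int g\,\Delta\big(\varphi N(y-\cdot)\big)\,dx.\tag{7}$$
If $\varphi$ is supported in a disk $D$ of diameter $d$, then
$$\|g_\varphi\|_\infty\le\operatorname{osc}(g,D)\big(2d\|\nabla\varphi\|_\infty+\tfrac38d^2\|\nabla^2\varphi\|_\infty\big)\le3\operatorname{osc}(g,D)\,d^2\|\nabla^2\varphi\|_\infty.\tag{8}$$

**Step 1: the formula (6).** For smooth $g$, $\Delta(\varphi g)=\varphi\Delta g+2\nabla\varphi\cdot\nabla g+g\Delta\varphi$ and $\operatorname{div}(g\nabla\varphi)=\nabla g\cdot\nabla\varphi+g\Delta\varphi$, so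
$$\varphi\Delta g=\Delta(\varphi g)-2\operatorname{div}(g\nabla\varphi)+g\Delta\varphi .$$
By mollification this holds as distributions for continuous $g$. Convolve with $N$, using $N*\Delta(\varphi g)=\varphi g$ and $N*\operatorname{div}(g\nabla\varphi)=\int\nabla N(\cdot-x)\cdot\nabla\varphi(x)g(x)\,dx$. The integrals in (6) are convolutions of the locally integrable $\nabla N$, $N$ with continuous functions of compact support, hence continuous.

**Step 2: the formula (7).** For $y\notin\operatorname{supp}\varphi$ the function $x\mapsto N(y-x)$ is harmonic near $\operatorname{supp}\varphi$, so $\Delta_x(\varphi N(y-x))=N(y-x)\Delta\varphi-2\nabla\varphi\cdot(\nabla N)(y-x)$. As $\varphi(y)=0$, (6) is (7).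

**Step 3: the bound (8).** Replacing $g$ by $g-c$, $c$ a constant, does not change $\varphi\Delta g$. Take $c$ a value of $g$ in $D$; then $|g-c|\le\operatorname{osc}(g,D)$ on $D$. Since $\varphi$ and $\nabla\varphi$ vanish on $\partial D$, the mean value inequality gives $|\varphi|\le d\|\nabla\varphi\|_\infty$ and $\|\nabla\varphi\|_\infty\le d\|\nabla^2\varphi\|_\infty$; also $|\Delta\varphi|\le3\|\nabla^2\varphi\|_\infty$. In (6) the first term is at most $\operatorname{osc}(g,D)\,d\|\nabla\varphi\|_\infty$. As $|\nabla N(x)|=\frac1{4\pi|x|^2}$, by (2) the second is at most $2\cdot\frac1{4\pi}\cdot2\pi d\,\|\nabla\varphi\|_\infty\operatorname{osc}(g,D)=\operatorname{osc}(g,D)\,d\|\nabla\varphi\|_\infty$. The third is at most $\frac1{4\pi}\cdot\frac{\pi d^2}2\cdot3\|\nabla^2\varphi\|_\infty\operatorname{osc}(g,D)=\frac38\operatorname{osc}(g,D)\,d^2\|\nabla^2\varphi\|_\infty$. Add, and use $2+\frac38\le3$. ∎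

**Proof of (a)⇒(d).**

**Step 1: approximate $f$ on all of $\mathbb R^3$.** Let $f\in H(X)$. For each $n$ there is a continuous $f_n$, harmonic near $X$, with $|f_n-f|<1/n$ on $X$, hence $|f_n-f|<2/n$ on a neighborhood of $X$. Let $\theta$ be a smooth cutoff with $0\le\theta\le1$, $\theta=1$ near $X$, compactly supported in that neighborhood. Then $g_n=\theta f_n+(1-\theta)f$ is continuous on $\mathbb R^3$ and harmonic near $X$, and $\|g_n-f\|_\infty\le2/n$.

**Step 2: test $\varphi\Delta g_n$ against an equilibrium potential.** Let $\varphi$ be supported in $D$. Put $g=g_n$, $S=\varphi\Delta g$, $G=g_\varphi=N*S$. Since $\Delta g=0$ near $X$, $F:=\operatorname{supp}S$ is a compact subset of $D\setminus X$. We have $\int g\Delta\varphi=\langle\Delta g,\varphi\rangle=\langle S,1\rangle$, which is $0$ if $F=\emptyset$. Otherwise let $F_k=\{\operatorname{dist}(\cdot,F)\le1/k\}$ with equilibrium measure $e_k$. From a point of $\operatorname{int}F_k$ the set $F_k$ is hit at once, so $Ue_k=1$ on $\operatorname{int}F_k$. Let $\eta_\varepsilon$ be a radial mollifier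 supported in $\overline B(0,\varepsilon)$, $\varepsilon<\frac1{2k}$, and $u=U(e_k*\eta_\varepsilon)=(Ue_k)*\eta_\varepsilon$. Then $u$ is smooth, and $u=1$ where $\operatorname{dist}(\cdot,F)<\frac1{2k}$. Also $\Delta u=-4\pi\,e_k*\eta_\varepsilon\in C_c^\infty$ and $u=N*\Delta u$. As $N$ is even,
$$\int g\Delta\varphi=\langle S,1\rangle=\langle S,u\rangle=\langle S,N*\Delta u\rangle=\int G\,\Delta u .$$
Since $\int|\Delta u|=4\pi C(F_k)$, (8) gives
$$\Big|\int g\Delta\varphi\Big|\le4\pi\|G\|_\infty C(F_k)\le12\pi\operatorname{osc}(g,D)\,d^2\|\nabla^2\varphi\|_\infty\,C(F_k).$$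

**Step 3: limits.** Let $k\to\infty$: $C(F_k)\downarrow C(F)\le C(D\setminus X)$. Then let $n\to\infty$: $\operatorname{osc}(g_n,D)\to\operatorname{osc}(f,D)$ and $\int g_n\Delta\varphi\to\int f\Delta\varphi$. This is (5). ∎

## 4. Removing $\Delta f$ near a compact set: a bound that diverges on $X$

For sufficiency the natural move is to subtract from $f$ the pieces of $\Delta f$ that live near $X$. What is left is harmonic near $X$, and (4) bounds what was removed. We set this up for any compact $K\subset X$.

Fix $\varphi_0\in C_c^\infty(B(0,2))$ with $\sum_{j\in\mathbb Z^3}\varphi_0(x-j)\equiv1$: take $\chi\ge0$ in $C_c^\infty(B(0,2))$, positive on $[-\frac12,\frac12]^3$, and divide by $\sum_j\chi(\cdot-j)$. Let $m\ge2$ and $\lambda\ge2$. For $\delta>0$ put $a_j=\delta j$, $\varphi_j=\varphi_0((\cdot-a_j)/\delta)$ and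
$$D_j=B(a_j,2\delta),\qquad D_j^*=\lambda D_j=B(a_j,2\lambda\delta),\qquad\widehat D_j=B(a_j,4\lambda\delta).$$
Let $J=\{j:D_j\cap K\neq\emptyset\}$, a finite set, $f_j=f_{\varphi_j}$, $\omega(\delta)=\sup_{j\in J}\operatorname{osc}(f,D_j)$, which tends to $0$ with $\delta$ by uniform continuity near $K$, and
$$h_\delta=f-\sum_{j\in J}f_j .$$
Below, $c$ denotes constants depending only on $\lambda$, $m$, $\varphi_0$.

**Lemma 6.** $h_\delta$ is continuous, and harmonic near $K$. If (4) holds with the constant $\kappa$ for each of the balls $D_j$, $j\in J$, then for $y\in K$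
$$|h_\delta(y)-f(y)|\le c\,\omega(\delta)+c\,\kappa\sum_{j\in J,\ |y-a_j|\ge8\lambda\delta}\frac{C(D_j^*\setminus X)}{|y-a_j|}.\tag{9}$$

**Step 1: harmonicity.** $\Delta h_\delta=(1-\sum_J\varphi_j)\Delta f$, and $1-\sum_J\varphi_j=\sum_{j\notin J}\varphi_j$. The supports of the $\varphi_j$, $j\notin J$, form a locally finite family of closed sets disjoint from $K$, so this sum vanishes near $K$. Weyl's lemma applies.

**Step 2: near terms.** Now $|h_\delta(y)-f(y)|\le\sum_J|f_j(y)|$. At most $c$ indices have $|y-a_j|<8\lambda\delta$. For each, (8) with $d=4\delta$ gives $|f_j(y)|\le c\,\omega(\delta)$, because $\delta^k\|\nabla^k\varphi_j\|_\infty=\|\nabla^k\varphi_0\|_\infty$.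

**Step 3: far terms.** Let $|y-a_j|\ge8\lambda\delta$. For $x\in D_j$ we have $|x-a_j|<2\delta\le\frac12|y-a_j|$, so $|x-y|\ge\frac12|y-a_j|$. With $\delta\le|y-a_j|$ this gives, for $k\le m$, $|\nabla^kN(y-x)|\le c\,|y-a_j|^{-1-k}\le c\,\delta^{-k}|y-a_j|^{-1}$. Hence $\psi=\varphi_jN(y-\cdot)\in C_c^\infty(D_j)$ has $\|\psi\|_{m,4\delta}\le c/|y-a_j|$. By (7), $f_j(y)=\int f\Delta\psi$, and (4) with $D=D_j$ gives $|f_j(y)|\le c\,\kappa\,C(D_j^*\setminus X)/|y-a_j|$. ∎

Take $K=X$. If the right side of (9) tended to $0$ uniformly on $X$, we would be done. It does not, already for the closed unit ball, where Proposition 2 settles the question. Use $m=\lambda=2$ and look at $y=0$. Let $J'$ be the set of $j$ with $\big||a_j|-1\big|\le\delta$, $\delta$ small. Then $D_j$ meets $X$ and $|a_j|\ge16\delta$, so $j$ is a far index. The ball of radius $\delta/2$ about $(|a_j|+\frac32\delta)\,a_j/|a_j|$ lies in $D_j$, and its center has norm at least $1+\delta/2$, so it lies outside $X$; thus $C(D_j^*\setminus X)\ge\delta/2$. Each point of the unit sphere is within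 $\frac{\sqrt3}2\delta<\delta$ of some $a_j$, so the balls $B(a_j,\delta)$, $j\in J'$, cover the sphere. Each meets it in a set contained in a cap of chord radius $2\delta$, of area $4\pi\delta^2$, so $\#J'\ge\delta^{-2}$. The sum in (9) at $y=0$ is therefore at least
$$\delta^{-2}\cdot\frac{\delta/2}{1+\delta}\ge\frac1{4\delta}\to\infty .$$
The bound breaks down because the capacities of the pieces $D_j^*\setminus X$ add up to far more than the capacity of their union.

Two changes rescue the computation. First, we do not need uniform smallness on $X$: to get $f(y)=\rho_y(f)$, where $\rho_y$ is an exit law from a compact $K$, it suffices that $h_\delta$ be harmonic near $K$ and converge to $f$ pointwise and boundedly on $K$. Second, we choose $K$ where Brownian motion is unlikely to hit the complement. There the capacities of the pieces do add up: each is at most twice the mass that one fixed equilibrium measure $e$ gives to $\widehat D_j$. The sum in (9) is then at most a multiple of $\int de(w)/|y-w|$ over a small neighborhood of $K$, and this tends to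 $0$ because $e(K)=0$.

## 5. Where the complement is hit with probability at most $\frac16$

**Lemma 7.** Let $W$ be bounded and open, $p(z)=P^z(T_W<\infty)$. There is a measure $e$ on $\overline W$ with $p=Ue$ everywhere, and $p=1$ $e$-almost everywhere. Moreover $p\le1$, $p=1$ on $W$, and $p$ is lower semicontinuous.

Example: if $W=B(q,r)$, then $p(z)=\min(1,r/|z-q|)$, $e$ is the uniform measure of mass $r$ on the sphere, and $p=1$ there.

**Step 1: $p$ as a limit of potentials.** If $W=\emptyset$ take $e=0$. Otherwise take compacts $F_n\subset\operatorname{int}F_{n+1}$ with union $W$, and put $e_n=e_{F_n}$, $p_n=Ue_n=P^{\,\cdot}(T_{F_n}<\infty)$. By (F4), $p_n\uparrow p$. So $p$ is lower semicontinuous, and superharmonic by (F6). Clearly $p\le1$, and $p=1$ on $W$ because $W$ is open.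

**Step 2: the measure $e$.** The masses $C(F_n)$ are at most $C(\overline W)$, so along a subsequence $e_n\to e$ weak*, $e$ a measure on $\overline W$ with $e(\mathbb R^3)=\lim C(F_n)$. For a test function $\psi$, $\int\psi\,Ue_n=\int U\psi\,de_n\to\int U\psi\,de=\int\psi\,Ue$, where $U\psi(w)=\int\psi(x)|x-w|^{-1}dx$ is continuous; and $\int\psi\,Ue_n=\int\psi\,p_n\to\int\psi\,p$. So $Ue=p$ almost everywhere. Both are superharmonic, so $Ue=p$ everywhere.

**Step 3: $p=1$ $e$-almost everywhere.** Since $p=1$ on $W\supset F_n$,
$$\int p_n\,de=\int Ue_n\,de=\int Ue\,de_n=\int p\,de_n=C(F_n).$$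
Let $n\to\infty$: $\int p\,de=e(\mathbb R^3)$. As $p\le1$, the claim follows. ∎

The next lemma is the additivity announced above.

**Lemma 8.** Let $B$ be an open ball, $W=B\setminus X$, and $p=Ue$ as in Lemma 7. Suppose $B(a,\rho)\subset B$ contains a point $y'$ with $p(y')\le\frac16$. Then $C(B(a,\rho)\setminus X)\le2\,e(B(a,2\rho))$.

**Step 1: the part of $e$ far away has small potential.** Let $z\in B(a,\rho)$ and $w\notin B(a,2\rho)$. Then $|z-w|\ge\rho$ and $|y'-w|\le2\rho+|z-w|\le3|z-w|$. So
$$\int_{B(a,2\rho)^c}\frac{de(w)}{|z-w|}\le3\int\frac{de(w)}{|y'-w|}=3p(y')\le\tfrac12 .$$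

**Step 2: the part nearby dominates capacity.** On $B(a,\rho)\setminus X\subset W$ we have $Ue=p=1$, so the restriction $e'=e|_{B(a,2\rho)}$ has $Ue'\ge\frac12$ there. For compact $F\subset B(a,\rho)\setminus X$,
$$C(F)=\int de_F\le2\int Ue'\,de_F=2\int_{B(a,2\rho)}Ue_F\,de\le2\,e(B(a,2\rho)).$$
Take the supremum over $F$. ∎

From now until the end of Section 7, assume (c). By monotonicity of $C$ we may take $\lambda\ge2$.

**Definition (good balls, $K_B$, $V_B$).** An open ball $B=B(q,r)$ is good if $q$, $r$ are rational and there is $\kappa_B<\infty$ such that (4) holds with $\kappa=\kappa_B$ for all open balls $D\subset B$, $\varphi\in C_c^\infty(D)$. For good $B$ let $W=B\setminus X$, $p=p_B=Ue$ as in Lemma 7, and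
$$K_B=\{p\le\tfrac16\}\cap\overline B(q,r/2),\qquad V_B=\{p<\tfrac16\}\cap B(q,r/2).$$

As $p$ is lower semicontinuous, $K_B$ is compact and $V_B$ is Borel. As $p=1$ on $B\setminus X$, $K_B\subset X$. In the example of Section 2, take $B=B(0,\frac14)$. The $i$-th hole meets $B$ only if $2^{-i}-8^{-i}<\frac14$, that is, $i\ge2$; so $p(0)\le\sum_{i\ge2}4^{-i}=\frac1{12}<\frac16$. If this $B$ is good, then $0\in V_B$.

**Lemma 9.** $\bigcup_{B\ \mathrm{good}}V_B=X\setminus b$. In particular $b$ is Borel.

**Step 1: $V_B\subset X\setminus b$.** Let $y\in V_B$; then $y\in K_B\subset X$. We have $P^y(T_W=0)\le p(y)<1$, so $P^y(T_W=0)=0$ by the 0–1 law. As $y$ lies in the open ball $B$ and paths are continuous, $T_A=0$ forces $T_W=0$. So $P^y(T_A=0)=0$ and $y\notin b$.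

**Step 2: every $x\in X\setminus b$ lies in some $V_B$.** By the 0–1 law $T_A>0$ $P^x$-almost surely. A visit to $B(x,\rho)\setminus X\subset A$ occurs at a time not before $T_A$, so
$$P^x(T_{B(x,\rho)\setminus X}<\infty)\le P^x\Big(T_A<\infty,\ \inf_{t\ge T_A}|B_t-x|<\rho\Big).$$
As $\rho\to0$ this tends to $0$: since $T_A>0$, by (F3) the path avoids $x$ on $[T_A,\infty)$ and tends to infinity, so the infimum is positive almost surely. Choose $\rho$ so small that this probability is $<\frac16$ and that the inequality in (c) for $x$ holds for all open balls in $B(x,\rho)$. Choose rational $q,r$ with $|x-q|<\rho/8$ and $\rho/4<r<\rho/2$. Then $B=B(q,r)\subset B(x,\rho)$ and $|x-q|<r/2$. So $B$ is good, $p_B(x)\le P^x(T_{B(x,\rho)\setminus X}<\infty)<\frac16$, and $x\in V_B$.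

**Step 3: measurability.** There are countably many good balls, and each $V_B$ is Borel. ∎

## 6. Exit laws from $K_B$ and the averaging identity for $f$

Fix a good ball $B=B(q,r)$ and write $K=K_B$, $\kappa=\kappa_B$. Let $T=\inf\{t>0:B_t\notin K\}$, and for $y\in K$ let $\rho_y$ be the law of $B_T$ under $P^y$. For instance, if $K$ is a closed ball and $y$ its center, $\rho_y$ is the uniform probability measure on the sphere.

**Lemma 10.** (i) $\rho_y$ is a probability measure on $K$, and $y\mapsto\rho_y(g)$ ($g$ bounded Borel) and $y\mapsto E^yT$ are Borel on $K$. (ii) For $y\in K$,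
$$\rho_y(h)=h(y)\ \text{ for }h\text{ harmonic near }K,\qquad\int|z|^2\,d\rho_y(z)=|y|^2+3E^yT.\tag{10}$$
(iii) For $y\in V_B$, $T>0$ $P^y$-almost surely.

**Step 1: (i).** $T$ is at most the exit time from a large ball, so $E^yT<\infty$. Since $K$ is closed and $y\in K$, $B_s\in K$ for $0\le s\le T$, so $\rho_y$ lives on $K$. $T$ is the hitting time of an open set, hence Borel on path space, and so is $B_T$.

**Step 2: (ii).** Apply Dynkin's formula to $h$, and to $|z|^2$ with $\frac12\Delta|z|^2=3$, each multiplied by a cutoff equal to $1$ near $K$. The path stays in $K$ up to time $T$.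

**Step 3: (iii).** Let $y\in V_B$. The complement of $K$ is the union of the complement of $\overline B(q,r/2)$ and the set $O=\{p>\frac16\}$, which is open. As $y\in B(q,r/2)$, reaching the first takes positive time, so we must show $P^y(T_O=0)=0$. If not, it is $1$. Take compacts $F_n\subset\operatorname{int}F_{n+1}$ with union $O$; by (F4), $T_{F_n}\downarrow T_O=0$ $P^y$-almost surely. Visits to $W$ after time $T_{F_n}$ are visits to $W$, so by the strong Markov property
$$p(y)\ge E^y\big[p(B_{T_{F_n}});T_{F_n}<\infty\big]\ge\tfrac16P^y(T_{F_n}<\infty)\to\tfrac16,$$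
since $B_{T_{F_n}}\in F_n\subset O$. This contradicts $p(y)<\frac16$. ∎

**Lemma 11.** Assume (c), let $B$ be good and $K=K_B$. Then $f(y)=\rho_y(f)$ for all $y\in K$.

**Step 1: apply Section 4 to $K=K_B$.** Each $D_j$ with $j\in J$ meets $K\subset\overline B(q,r/2)$, so if $(2+2\lambda)\delta<r/2$, then $D_j\subset D_j^*\subset B$ for all $j\in J$. As $B$ is good, (4) holds for these $D_j$ with $\kappa=\kappa_B$. So Lemma 6 applies: $h_\delta$ is harmonic near $K$, and (9) holds for $y\in K$.

**Step 2: replace capacities by the measure $e$.** For $j\in J$ the ball $D_j^*=B(a_j,2\lambda\delta)\subset B$ contains a point $y'\in K\cap D_j$, where $p(y')\le\frac16$. Lemma 8 with $\rho=2\lambda\delta$ gives $C(D_j^*\setminus X)\le2\,e(\widehat D_j)$.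

**Step 3: sum.** Let $|y-a_j|\ge8\lambda\delta$ and $w\in\widehat D_j$. Then $|w-a_j|<4\lambda\delta\le\frac12|y-a_j|$, so $|y-w|\le\frac32|y-a_j|$, and
$$\frac{C(D_j^*\setminus X)}{|y-a_j|}\le2\int_{\widehat D_j}\frac{de(w)}{|y-a_j|}\le3\int_{\widehat D_j}\frac{de(w)}{|y-w|}.$$
At most $c$ of the balls $\widehat D_j$ contain any given point, and for $j\in J$ they lie in $K_\delta:=\{w:\operatorname{dist}(w,K)<(4\lambda+2)\delta\}$. So (9) yields
$$|h_\delta(y)-f(y)|\le c\,\omega(\delta)+c\,\kappa\int_{K_\delta}\frac{de(w)}{|y-w|}\qquad(y\in K).\tag{11}$$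

**Step 4: the error vanishes boundedly.** The integral in (11) is at most $p(y)\le\frac16$. As $\delta\to0$, $K_\delta\downarrow K$, and by dominated convergence the integral tends to $\int_K|y-w|^{-1}de(w)$. But $p\le\frac16$ on $K$, while $p=1$ $e$-almost everywhere; so $e(K)=0$ and the limit is $0$. Thus $h_\delta\to f$ pointwise and boundedly on $K$.

**Step 5: integrate against $\rho_y$.** By (10), $h_\delta(y)=\rho_y(h_\delta)$. As $\rho_y$ is carried by $K$, letting $\delta\to0$ gives $f(y)=\rho_y(f)$. ∎

## 7. Measures of maximal second moment, and the proof of (c)⇒(a)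

We have a replacement for Step 2 of Proposition 2, but only for exit from the countably many sets $K_B$, and the exit law from one $K_B$ need not be carried by $b$: it may charge points of other $V_{B'}$. Instead of composing infinitely many sweepings, we choose a measure that cannot be swept any further. By (10), sweeping out of $K_B$ raises the second moment, so we maximize that.

**Step 1: set up the maximization.** By Hahn–Banach it suffices to show $\nu(f)=0$ for every signed measure $\nu$ on $X$ that annihilates $H(X)$. Write $\nu=\nu^+-\nu^-$ and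
$$\mathcal N^\pm=\{\mu\ge0\text{ on }X:\ \mu(h)=\nu^\pm(h)\ \text{ for all }h\in H(X),\ \ \mu(f)=\nu^\pm(f)\}.$$
$\mathcal N^\pm$ contains $\nu^\pm$. It is weak* compact: its conditions are integrals of continuous functions, and the total mass is fixed because $1\in H(X)$. So some $\mu^\pm\in\mathcal N^\pm$ maximizes the weak* continuous functional $\mu\mapsto\int|z|^2d\mu$.

**Step 2: $\mu^\pm(V_B)=0$ for every good $B$.** Suppose $\mu=\mu^+$ (or $\mu^-$) has $\mu(V_B)>0$. With $K=K_B$ put
$$\mu'=\mu|_{X\setminus K}+\int_K\rho_y\,d\mu(y).$$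
This is a measure on $X$, since $K\subset X$. A function harmonic near $X$ is harmonic near $K$, so (10) gives $\mu'(h)=\mu(h)$ for such $h$, hence for all $h\in H(X)$. By Lemma 11, $\mu'(f)=\mu(f)$. So $\mu'\in\mathcal N^+$ (or $\mathcal N^-$). But by (10) and Lemma 10(iii),
$$\int|z|^2d\mu'-\int|z|^2d\mu=3\int_KE^yT\,d\mu(y)\ge3\int_{V_B}E^yT\,d\mu(y)>0,$$
because $E^yT>0$ for $y\in V_B$. This contradicts maximality.

**Step 3: conclude.** There are countably many good balls, so Lemma 9 gives $\mu^\pm(X\setminus b)=0$. On $H(X)$ we have $\mu^+-\mu^-=\nu^+-\nu^-=\nu=0$. As $b$ is Borel, Lemma 1 gives $\mu^+=\mu^-$. Hence $\nu(f)=\nu^+(f)-\nu^-(f)=\mu^+(f)-\mu^-(f)=0$. This proves (c)⇒(a), and with it Theorem 3. ∎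

## 8. A ball with holes at lattice points: proof of Theorem 4

Replacing $k(d)$ by $\inf_{0<s\le d}k(s)$, which is smaller, still at least $1$, and still tends to $\infty$ as $d\to0$, we may assume $k$ nonincreasing.

**Step 1: the construction.** Let $0<\varepsilon\le1$ be a small absolute constant, fixed in Step 2, and $\varepsilon_i=\varepsilon2^{-i}$. Choose $s_i=2^{-n_i}\le1$, strictly decreasing, with $k(16s_i)\ge1/\varepsilon_{i+1}$. Put $r_i=\varepsilon_is_i^3\le s_i$, $\Lambda_i=s_i\mathbb Z^3\cap\overline B(0,1)$ and
$$W_0=\bigcup_{i\ge1}\bigcup_{a'\in\Lambda_i}B(a',r_i),\qquad X=\overline B(0,1)\setminus W_0,\qquad f=\theta|x|^2,$$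
where $\theta\in C_c^\infty(B(0,3))$, $\theta=1$ on $B(0,2)$. $X$ is compact. Its interior is empty, since the points of the $\Lambda_i$ are dense in $\overline B(0,1)$.

**Step 2: $f\notin H(X)$.** By (F1), $P^x(T_{W_0}<\infty)\le\sum_i\sum_{a'\in\Lambda_i}r_i/|x-a'|$. By (2) with $d=2$, the integral of the right side over $B(0,1)$ is at most $2\pi\sum_i\#\Lambda_i\,r_i$. As $\#\Lambda_i\le c\,s_i^{-3}$ with $c$ absolute, this is at most $2\pi c\sum_i\varepsilon_i=2\pi c\,\varepsilon$, which is less than $\frac12|B(0,1)|$ if $\varepsilon$ is small; fix such an $\varepsilon$. So some $x$ with $|x|<1$ has $P^x(T_{W_0}<\infty)\le\frac12$. Then $x\notin W_0$, since the probability is $1$ on $W_0$; thus $x\in X$. Let $T=\inf\{t>0:B_t\notin X\}$. As $|x|<1$, $T=0$ forces $T_{W_0}=0$, so $P^x(T>0)\ge\frac12$ (in particular $x\in X\setminus b$). As in Lemma 10, with $X$ in place of $K$, the law $\rho$ of $B_T$ under $P^x$ is a probability measure on $X$ with $\rho(h)=h(x)$ for $h$ harmonic near $X$, hence for $h\in H(X)$. But $\rho(f)=|x|^2+3E^xT>|x|^2=f(x)$. Hence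 $f\notin H(X)$.

**Step 3: reduce the inequality to a volume bound.** Let $\varphi$ be supported in $D$, a disk with center $a$ and diameter $d$. As $\Delta f$ vanishes outside $B(0,3)$ and $|\varphi|\le d\|\nabla\varphi\|_\infty$,
$$\Big|\int f\Delta\varphi\Big|=\Big|\int\varphi\Delta f\Big|\le\|\Delta f\|_\infty\,d\|\nabla\varphi\|_\infty\,|D\cap B(0,3)|.$$
So it suffices to find $\kappa'<\infty$ with
$$|D\cap B(0,3)|\le\kappa'\,k(d)\,C(D\setminus X)\qquad\text{for all disks }D.\tag{12}$$

**Step 4: disks that stick out, $|a|\ge1-d/4$.** Let $v=a/|a|$ ($v$ any unit vector if $a=0$). The open ball of radius $d/8$ about $a+\frac{3d}8v$ lies in $D$, because $\frac{3d}8+\frac d8=\frac d2$. Its center has norm $|a|+\frac{3d}8\ge1+\frac d8$, so it lies outside $\overline B(0,1)$. Hence $C(D\setminus X)\ge d/8$. Also $|D\cap B(0,3)|\le36\pi\min(d^3,1)\le36\pi d$. As $k\ge1$, (12) holds here with $\kappa'\ge288\pi$.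

**Step 5: disks inside, $|a|<1-d/4$; many holes in $D$.** Now $d<4$ and $B(a,d/4)\subset B(0,1)$. Let $i$ be minimal with $s_i\le d/16$, and write $s=s_i$, $r=r_i$. Let $E$ be the union of the balls $\overline B(a',r/2)$ over the $M$ points $a'\in s\mathbb Z^3\cap B(a,d/8)$. These $a'$ lie in $\Lambda_i$, and $r/2\le s/2\le d/32$, so $E\subset B(a,d/4)$ and $E\subset D\setminus X$. The ball $B(a,d/8)$ contains a closed cube of side $d/7$ with axis-parallel edges, since its half-diagonal is $\frac{\sqrt3}{14}d<\frac d8$. As $d/7\ge2s$, this cube contains at least $\lfloor d/(7s)\rfloor^3\ge(d/(14s))^3$ lattice points. So $M\ge c_1(d/s)^3$ with $c_1>0$ absolute.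

**Step 6: their capacities add up.** Let $\sigma$ be the sum of the uniform measures of mass $r/2$ on the spheres $\partial B(a',r/2)$; each has potential at most $1$. For any $z$, at most $27$ of the points $a'$ satisfy $|z-a'|<s$, since each coordinate has at most $3$ choices. If $|z-a'|\ge s$, then $z$ is outside the sphere about $a'$, and its potential at $z$ is $\frac r{2|z-a'|}$. For $x$ in the cube of side $s$ centered at $a'$ we then have $|z-x|\le|z-a'|+\frac{\sqrt3}2s\le2|z-a'|$, so $\frac1{|z-a'|}\le2s^{-3}\int\frac{dx}{|z-x|}$ over that cube. These cubes do not overlap, and they lie in $B(a,d/4)$, as $\frac d8+\frac{\sqrt3}2\cdot\frac d{16}<\frac d4$. So by (2) the far contributions sum to at most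
$$\frac r2\cdot2s^{-3}\int_{B(a,d/4)}\frac{dx}{|z-x|}\le rs^{-3}\cdot2\pi(d/4)^2\le2\pi\varepsilon_i\le2\pi,$$
because $rs^{-3}=\varepsilon_i$ and $d<4$. So $U\sigma\le27+2\pi$, and
$$C(D\setminus X)\ge C(E)\ge\frac{\sigma(E)}{27+2\pi}=\frac{Mr/2}{27+2\pi}\ge c_3\,\varepsilon_i\,d^3$$
with $c_3>0$ absolute, by $Mr\ge c_1(d/s)^3\varepsilon_is^3$.

**Step 7: use the choice of $s_i$.** If $i=1$, then $k(d)\varepsilon_i\ge\varepsilon_1$. If $i\ge2$, then $d<16s_{i-1}$ by minimality of $i$, so $k(d)\ge k(16s_{i-1})\ge1/\varepsilon_i$ and $k(d)\varepsilon_i\ge1\ge\varepsilon_1$. In both cases $1/\varepsilon_i\le k(d)/\varepsilon_1$, and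
$$|D\cap B(0,3)|\le\frac{\pi d^3}6\le\frac\pi{6c_3\varepsilon_i}\,C(D\setminus X)\le\frac\pi{6c_3\varepsilon_1}\,k(d)\,C(D\setminus X).$$
So (12) holds for all disks with $\kappa'=\max\big(288\pi,\frac\pi{6c_3\varepsilon_1}\big)$, and Theorem 4 follows with $\kappa=\kappa'\|\Delta f\|_\infty$. ∎
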